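# A Noetherian affine domain with a finite group action whose fixed ring is not affine

## 1. The guess that fixed rings are affine, and three cases that support it

Let $k$ be a field. A $k$-algebra is **affine** over $k$ if it is finitely generated as a $k$-algebra. "Noetherian" will always mean left and right Noetherian. Let $R$ be a ring, not necessarily commutative, which is a Noetherian domain and is affine over $k$. Let a finite group $G$ act on $R$ by $k$-algebra automorphisms, and let
$$R^G=\{r\in R : x(r)=r\text{ for all }x\in G\}$$
be the fixed ring. We do not assume that $|G|$ is invertible in $k$. Two questions present themselves: is $R^G$ Noetherian, and is $R^G$ affine over $k$? The second is our main concern.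

The natural first guess is yes. When $R$ is commutative, $R^G$ is affine by Noether's theorem, and the extra hypotheses (Noetherian, domain) look strong. We test the guess.

**A translation of the line.** Let $\operatorname{char}k=p>0$ and let $\tau$ be the automorphism $u\mapsto u+1$ of $k[u]$. It has order $p$. Put $z=u^p-u=\prod_{a\in\mathbb F_p}(u-a)$. Then $\tau(z)=(u+1)^p-(u+1)=z$. I claim
$$k[u]^\tau=k[z]. \tag{1}$$
Since $z$ is monic of degree $p$ in $u$, $k[u]$ is free over $k[z]$ on $1,u,\dots,u^{p-1}$. Write $f=\sum_{i<p}a_i(z)u^i$ with $f\neq0$, and let $m$ be the largest index with $a_m\ne 0$. Then $\tau(f)-f=\sum_i a_i(z)\bigl((u+1)^i-u^i\bigr)$. If $m\ge 1$, the coefficient of $u^{m-1}$ is $ma_m$, because the terms with $i<m$ only reach $u^{m-2}$. As $1\le m<p$, $ma_m\neq 0$, so $f$ is not fixed. Hence a fixed $f$ has $m=0$, which is (1). The fixed ring is affine although $|G|=p$ is zero in $k$. We shall need (1) later.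

**Rings that are finite over their center.** The commutative argument survives a little noncommutativity.

**Proposition 1.** *Let $R$ be an affine $k$-algebra which is a finitely generated module over its center $Z$, and let a finite group $G$ act on $R$ by $k$-automorphisms. Then $R^G$ is affine and Noetherian.*

*Proof.* We first recall the Artin–Tate theorem: if $R$ is affine over $k$ and is a finite module over a central $k$-subalgebra $Z$, then $Z$ is affine. Indeed, write $R=\sum_l Zr_l$ with $r_1=1$, let $x_1,\dots,x_q$ generate $R$ as an algebra, and write $x_j=\sum_l a_{jl}r_l$ and $r_ir_j=\sum_l b_{ijl}r_l$ with coefficients in $Z$. Let $Z_0$ be the $k$-algebra generated by these finitely many $a_{jl},b_{ijl}$. Then $\sum_l Z_0r_l$ is a subring containing $k$ and all the $x_j$, so it is $R$. Since $Z_0$ is commutative affine, it is Noetherian, so its submodule $Z\subseteq R$ is a finite $Z_0$-module. Hence $Z$ is affine.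

Any automorphism of $R$ maps $Z$ to itself, so $G$ acts on $Z$. Each $t\in Z$ is a root of the monic polynomial $\prod_{x\in G}(X-x(t))$, whose coefficients are fixed by $G$. So $Z$ is integral over $Z^G$. As $Z$ is affine, it is a finite $Z^G$-module, and Artin–Tate, applied to $Z^G\subseteq Z$, shows that $Z^G$ is affine, hence Noetherian. Now $R$ is a finite $Z^G$-module, so its $Z^G$-submodule $R^G$ is finite too. Thus $R^G$ is affine. Its left and right ideals are $Z^G$-submodules of a Noetherian module, so $R^G$ is Noetherian. $\square$

For $R$ noncommutative and not finite over its center, one may try to run Noether's argument on $R$ itself. It stops at the sentence "whose coefficients are fixed". For $G=\{1,g\}$ the constant term of $(X-r)(X-g(r))$ is $r\,g(r)$, and $g$ sends it to $g(r)\,r$. We shall see in Section 3 an explicit case where these differ.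

**Group order invertible in $k$.** Here one can average. The following result is due to Montgomery and Small (*Fixed rings of Noetherian rings*, Bull. LMS 13 (1981)); we give a short proof. It uses the **skew group ring** $R*G$: the free left $R$-module with basis $G$, multiplied by the rule $xr=x(r)x$. For example, if $G=\{1,\sigma\}$ acts on $k[t]$ by $\sigma(t)=-t$, then $\sigma t=-t\sigma$ in $k[t]*G$.

**Proposition 2.** *Let $R$ be an affine Noetherian $k$-algebra, and let $G$ be a finite group acting on $R$ by $k$-automorphisms with $|G|$ invertible in $k$. Then $R^G$ is Noetherian and affine.*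

*Proof.* Let $\rho(r)=|G|^{-1}\sum_{x\in G}x(r)$. This is a map $R\to R^G$ which is left and right $R^G$-linear and is the identity on $R^G$.

**Noetherian.** Let $L$ be a left ideal of $R^G$. If $\sum_i r_il_i\in RL\cap R^G$ with $l_i\in L$, applying $\rho$ gives $\sum_i r_il_i=\sum_i\rho(r_i)l_i\in L$. So $RL\cap R^G=L$. An ascending chain $L_1\subseteq L_2\subseteq\cdots$ gives a chain $RL_1\subseteq RL_2\subseteq\cdots$ in $R$, which stabilizes, and intersecting with $R^G$ shows that the $L_i$ stabilize. The right side is the same with $LR$.

**Affine.** Let $T=R*G$. It is a finitely generated left $R$-module, so it is left Noetherian. It is generated as a $k$-algebra by a finite set $\{t_i\}$, namely generators of $R$ together with $G$. Put $e=|G|^{-1}\sum_{x\in G}x\in T$. Then $xe=ex=e$ for $x\in G$, so $e^2=e$. Since $rx=x\,x^{-1}(r)$,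
$$e\,r\,x=e\,x\,x^{-1}(r)=e\,x^{-1}(r),$$
so $eT=eR$, and averaging over $x$ gives $ere=e\rho(r)$. Hence $eTe=eR^G$. For $r\in R^G$ we have $er=re$, so $r\mapsto er$ is a ring homomorphism $R^G\to eTe$. It is injective because $er=|G|^{-1}\sum_x r x$ and $T$ is free on $G$. So $eTe\cong R^G$.

The left ideal $TeT=\sum_{t\in T}T(et)$ of $T$ is finitely generated, so finitely many of the elements $et$ generate it: $TeT=\sum_{j=1}^nTy_j$ with $y_j\in eT$, and we may include $y_1=e$. Since $et=e\cdot et$ and $ey_j=y_j$,
$$eT\subseteq e(TeT)=\sum_j eTy_j=\sum_j (eTe)\,y_j .$$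
In particular $y_jt_i\in eT$ can be written $y_jt_i=\sum_l c_{ijl}y_l$ with $c_{ijl}\in eTe$. Start from $y_1=e$ and multiply on the right by $t_{i_1},\dots,t_{i_r}$ in turn. This writes $e\,t_{i_1}\cdots t_{i_r}$ as a sum of products of $c$'s followed by some $y_l$. Multiplying by $e$ on the right, we see that $e\,t_{i_1}\cdots t_{i_r}e$ lies in the algebra generated by the finitely many elements $c_{ijl}$ and $y_le$ of $eTe$. These elements span $eTe$, so $eTe\cong R^G$ is affine. $\square$

Everything here rests on $\rho$. If $\operatorname{char}k=p$ divides $|G|$, the unnormalized sum $\sum_x x(r)$ sends $1$ to $|G|\cdot 1=0$, and we have lost the projection onto $R^G$.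

So the guess can only fail when $p$ divides $|G|$ and $R$ is not a finite module over its center. It does fail there.

## 2. Two theorems: the guess fails exactly when $|G|$ is not invertible

A $k$-algebra is **PI** if it satisfies a nonzero polynomial identity $F(x_1,\dots,x_n)=0$ with $F$ in a free $k$-algebra. For example, commutative rings satisfy $x_1x_2-x_2x_1$, and $2\times2$ matrices over a commutative ring satisfy $[[x_1,x_2]^2,x_3]$, since the square of a trace-zero $2\times 2$ matrix is scalar. Two standard facts will be used: an algebra which is a finite module over a central subalgebra is PI, and subalgebras of PI algebras are PI.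

**Theorem A.** *Let $k$ be any field of characteristic $p>0$. There exist a left and right Noetherian affine PI domain $R$ over $k$ and a group $G$ of order $p$ acting faithfully on $R$ by $k$-algebra automorphisms such that $R^G\cong k+zE$, where $E=k[z,w][(1+zw)^{-1}]$ with $z,w$ commuting indeterminates. The commutative ring $R^G$ is neither affine over $k$ nor Noetherian.*

**Theorem B.** *For a field $k$ and a finite group $G$ the following are equivalent:*

1. *$|G|$ is invertible in $k$;*
2. *$R^G$ is affine for every Noetherian affine domain $R/k$ and every action of $G$ by $k$-automorphisms;*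
3. *$R^G$ is Noetherian for all such $R$ and all such actions.*

*If (1) fails, there is a counterexample to both (2) and (3) which is PI and on which $G$ acts faithfully.*

Proposition 2 is the implication (1)$\Rightarrow$(2),(3). The fixed ring in Theorem A explains what to aim for, so we dispose of its bad behavior at once.

**Lemma 3.** *Let $E=k[z,w][(1+zw)^{-1}]$. The ring $A=k+zE$ is neither Noetherian nor affine over $k$.*

*Proof.* Since $1+zw\equiv1$ modulo $z$, we have $E/zE\cong k[w]$. In particular $zE\cap k=0$, so $A/zE=k$. Suppose $A$ is Noetherian. Then its ideal $zE$ is finitely generated, so $zE/(zE)^2$ is a finitely generated module over $A/zE=k$, that is, a finite-dimensional vector space. But $(zE)^2=z^2E$, and $zE/z^2E\cong E/zE\cong k[w]$ is infinite-dimensional. So $A$ is not Noetherian. A commutative affine algebra is Noetherian by Hilbert's basis theorem, so $A$ is not affine. $\square$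

## 3. The ring $k[u][w;\tau]$ and conjugation by $1+zw$

We need a noncommutative ring with an automorphism of order $p$ whose fixed ring is as simple as possible. From here to the end of Section 6, $k$ is a field of characteristic $p>0$.

**Step 1: the ring $B$.** The purpose of this step is to fix the ambient algebra and its basis. Recall that for an automorphism $\tau$ of a ring $A$, the **skew polynomial ring** $A[w;\tau]$ consists of the sums $\sum f_jw^j$ with $f_j\in A$, multiplied by $wf=\tau(f)w$. If $A$ is a domain, so is $A[w;\tau]$, since leading terms multiply as $fw^i\cdot gw^j=f\tau^i(g)w^{i+j}$. Take $\tau:u\mapsto u+1$ and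
$$B=k[u][w;\tau],\qquad wf(u)=f(u+1)w,\qquad z=u^p-u,\qquad s=w^p .$$
Since $\tau(z)=z$, the element $z$ commutes with $u$ and $w$. Since $\tau^p=1$, so does $s$. Both are central. As $k[u]$ is free over $k[z]$ on $1,\dots,u^{p-1}$,
$$B=\bigoplus_{0\le i<p,\ j\ge0}k[z]\,u^iw^j, \tag{2}$$
and $B$ is free over $k[z,s]$ with basis $u^iw^j$, $0\le i,j<p$.

For $p=2$ this reads: $wu=(u+1)w$, $z=u^2+u=u(u+1)$, $s=w^2$.

**Step 2: the unit $v$ and the ring $B'$.** We want $v=1+zw$ to be invertible, so that conjugation by it makes sense. As $1$ and $zw$ commute and $\operatorname{char}k=p$,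
$$v^p=1+(zw)^p=1+z^ps=:d,$$
a nonzero central element. Let $c=d^{-1}$ and $B'=B[c]$, the ring of fractions $d^{-n}b$; inverting a nonzero central element of a domain gives a domain. In $B'$, $v$ is a unit with $v^{-1}=v^{p-1}c$. The ring $B'$ is a finite module over its central affine subring $k[z,s,c]$, on the generators $u^iw^j$ with $0\le i,j<p$. So $B'$ is Noetherian, affine and PI.

**Step 3: the automorphism $g$.** Let $g(b)=vbv^{-1}$. Since $v^p=d$ is central, $g^p=1$. It is not the identity:
$$[v,zu]=z^2(wu-uw)=z^2w\neq0. \tag{3}$$

**Step 4: the fixed ring of $g$ on $B'$ is $E=k[z,w][(1+zw)^{-1}]$.** An element $b\in B'$ is fixed by $g$ iff it commutes with $v=1+zw$. Since $z$ is central, $[v,b]=z[w,b]$, and since $B'$ is a domain, this vanishes iff $b$ commutes with $w$. Let $E$ be the centralizer of $w$ in $B'$. An element $\sum f_j(u)w^j\in B$ commutes with $w$ iff $\sum\tau(f_j)w^{j+1}=\sum f_jw^{j+1}$, that is, iff every $f_j\in k[u]^\tau=k[z]$, by (1). So the centralizer of $w$ in $B$ is $k[z,w]$, which by (2) is a commutative polynomial ring in two variables. For $b\in B'$ choose $n$ with $d^nb\in B$.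 As $d$ is central and invertible, $b\in E$ iff $d^nb\in k[z,w]$. Hence $E=k[z,w][d^{-1}]$, and since $d=(1+zw)^p$,
$$E=k[z,w][(1+zw)^{-1}].$$

This fixed ring is affine, in accordance with Proposition 1. We can also see Noether's polynomial fail here for $p=2$. From $vu=uv+zw$ we get $g(u)=u+zwv^{-1}$. Now $v^{-1}=vc$, so $zwv^{-1}=z(w+zs)c$, and $[zwv^{-1},u]=zc[w,u]=zcw\neq0$. Therefore $u\,g(u)\ne g(u)\,u$, and the constant term $u\,g(u)$ of $(X-u)(X-g(u))$ is not fixed by $g$.

**Step 5: reduction modulo $z$.** We record what $B'$ looks like modulo $z$, because the example is cut out by conditions modulo $z$. Let $C=B'/zB'$. From $dc=1$ we get $c=1-z^psc$, so $c\equiv1$ and every $c^nb$ is congruent to $b$ modulo $zB'$. Thus $B\to C$ is onto. Its kernel is $B\cap zB'$. If $b=zb'$ with $b\in B$, choose $n$ with $d^nb'\in B$. Then $d^nb\in zB$, and $d^n\equiv1$ modulo $zB$, so $b\in zB$. Hence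
$$C=B'/zB'=B/zB,\qquad \bar c=1,$$
and by (2) $C$ has $k$-basis the images of $u^iw^j$, $0\le i<p$, $j\ge0$.

A better basis comes from interpolation. For $a\in\mathbb F_p$ let $q_a\in k[u]$ be the polynomial of degree $p-1$ with $q_a(b)=\delta_{ab}$ for $b\in\mathbb F_p$. The $q_a$ form a basis of
$$U=\operatorname{span}_k(1,u,\dots,u^{p-1}),$$
and $\sum_aq_a=1$. A polynomial vanishing on $\mathbb F_p$ is a multiple of $z=\prod_a(u-a)$, and $q_aq_b-\delta_{ab}q_a$ vanishes on $\mathbb F_p$. So the images $e_a\in C$ of the $q_a$ are orthogonal idempotents with sum $1$, and $C$ has $k$-basis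
$$\{e_aw^j : a\in\mathbb F_p,\ j\ge0\}. \tag{4}$$
Also $q_a(u+1)=q_{a-1}(u)$, as one sees on $\mathbb F_p$. So $we_a=e_{a-1}w$, and $\{w^je_a\}$ is the same basis. We write $w,s$ also for their images in $C$; there $s$ is central, and $k[w]\subseteq C$ is a polynomial ring, because $w^j=\sum_ae_aw^j$.

For $p=2$: $q_0=u+1$, $q_1=u$, and $w$ interchanges the two idempotents, $we_0=e_1w$ and $we_1=e_0w$.

## 4. Subrings between $zB'$ and $B'$

Since $B'$ obeys the guess, we look for a subring. Because $\bar c=1$ and $\bar v=1$ in $C$, the automorphism $g$ induces the identity on $C$. So $g$ preserves *every* subring between $zB'$ and $B'$. Such a subring is the preimage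
$$R_S=\{b\in B' : b+zB'\in S\}$$
of a subalgebra $S\subseteq C$, and
$$R_S^{\langle g\rangle}=R_S\cap E=\{b\in E:\bar b\in S\}.$$
The image of $E$ in $C$ is $k[w]$, because $\bar z=0$ and $\bar c=1$. To obtain $k+zE$ we want $S\cap k[w]=k$. We now try choices of $S$.

**The choice $S=k$.** Then $R_S=k+zB'$, and the intersection is right, but $R_S$ is not Noetherian. If its left ideal $zB'$ were finitely generated, then $zB'/(zB')(zB')=zB'/z^2B'\cong C$ would be finite-dimensional over $R_S/zB'=k$. It is not. The ring $S$ is too small for $C$ to be finitely generated over it.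

**The choice $S=k[s]$.** Now $C$ is a finite $S$-module on $e_aw^j$, $0\le j<p$. But $R_S$ contains the central subring $k[z,s,c]$, over which $B'$, hence $R_S$, is a finite module. So $R_S$ is affine and finite over its center, and Proposition 1 makes its fixed ring affine and Noetherian. Concretely, $S\cap k[w]=k[w^p]$ and the fixed ring is $k[s]+zE$. The trouble is that $s$ lies in $k[w]$.

We need an $S$ that is large when seen from $C$ and invisible when seen from $k[w]$. The idempotents provide it. Here is the mechanism in a commutative toy case. Inside $k[s]\times k[s]$ take $S=\{(f(s^2),f(s)):f\in k[T]\}$. Multiplication by $(s^2,s)\in S$ raises degrees by $2$ in the first factor and by $1$ in the second, so $k[s]\times k[s]$ is a finite $S$-module on $(1,0),(s,0),(0,1)$. But if $(f(s^2),f(s))$ is on the diagonal, then $f(s^2)=f(s)$, and comparing degrees, $f$ is constant. In $C$ the elements of $k[w]$ are "diagonal": $h(w)=\sum_ae_ah(w)$ has the same polynomial on every branch $e_a$. So we run $s$ at double speed on one branch. Put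
$$\theta=e_0s^2+(1-e_0)s\in C,\qquad S=k[\theta],\qquad R=\{b\in B': b+zB'\in S\}.$$
Because $e_0$ and $1-e_0$ are orthogonal idempotents with sum $1$ commuting with $s$, for every $f\in k[T]$
$$f(\theta)=e_0f(s^2)+(1-e_0)f(s). \tag{5}$$
By (4), $f(\theta)=0$ forces $f=0$, so $S$ is a polynomial ring in $\theta$. The ring $R$ contains $zB'$, and $R/zB'=S$. As a subring of $B'$ it is a PI domain. For $p=2$, $\theta$ is the image of $(u+1)w^4+uw^2$.

## 5. The ring $R$ is Noetherian and affine

**Lemma 4.** *Let $B$ be a left Noetherian ring, $z\in B$ central, and $R\subseteq B$ a subring containing $zB$. Put $C=B/zB$ and $S=R/zB\subseteq C$. If $S$ is left Noetherian and $C$ is a finitely generated left $S$-module, then $R$ is left Noetherian. The same holds on the right.*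

(In this lemma the letters are arbitrary; we shall apply it with $B'$ in the role of $B$.)

*Proof.* We first show that $B$ is finite over $R$. Write $C=\sum_iS\bar m_i$ with finitely many $m_i\in B$. Lifting coefficients from $S$ to $R$, $B=\sum_iRm_i+zB$. Since $zB\subseteq R$, $B=R+\sum_iRm_i$ is a finitely generated left $R$-module.

Now let $J$ be a left ideal of $R$. The left ideal $BJ=\sum_{x\in J}Bx$ of $B$ is finitely generated, so $BJ=\sum_lBx_l$ for finitely many $x_l\in J$. Then
$$zBJ=\sum_lzBx_l\subseteq J,$$
because $zB\subseteq R$. Each $zBx_l$ is the image of $B$ under $b\mapsto zbx_l$, which is left $R$-linear as $z$ is central. So $zBJ$ is a finitely generated left $R$-module.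

It remains to handle $J/zBJ\subseteq BJ/zBJ$. The module $BJ/zBJ$ is finitely generated over $B$ and killed by $zB$, so it is a finitely generated left $C$-module, hence a finitely generated left $S$-module, hence Noetherian. Its $S$-submodule $J/zBJ$ is therefore finitely generated. Together with the previous paragraph, $J$ is finitely generated. The right-hand version is symmetric. $\square$

**Step 6: $R$ is Noetherian.** We check the hypotheses of Lemma 4 for $R\subseteq B'$. The ring $B'$ is Noetherian and $S=k[\theta]$ is Noetherian. For the finiteness of $C$, note that $\theta e_a=se_a=e_a\theta$ for $a\ne0$, and $\theta e_0=s^2e_0=e_0\theta$. So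
$$\theta\,e_aw^j=e_aw^{j+p}\ (a\neq0),\qquad \theta\,e_0w^j=e_0w^{j+2p},$$
and $C$ is generated as a left $S$-module by the $e_aw^j$ with $0\le j<2p$. Likewise $w^je_a\theta=w^{j+p}e_a$ for $a\ne0$ and $w^je_0\theta=w^{j+2p}e_0$, so the $w^je_a$ with $0\le j<2p$ generate $C$ as a right $S$-module. Lemma 4 applies on both sides.

**Step 7: a finite set of candidates for generators of $R$.** Let
$$\Theta=q_0s^2+(1-q_0)s=s+q_0(s^2-s)\in B,$$
a lift of $\theta$, and let $X$ be the $k$-algebra generated by the finite set
$$\Theta,\qquad c,\qquad zu^iw^j\quad(0\le i<p,\ 0\le j\le2p).$$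
All of these lie in $R$, since $\bar c=1$. So $X\subseteq R$. We shall show $X=R$. The danger is that infinitely many elements $zu^iw^j$ have to be produced. The element $\Theta$ can raise the exponent of $w$, but $q_0$ is idempotent only modulo $z$, so each use of $\Theta$ leaves an error. The next step computes the error.

**Step 8: the action of $\Theta$ on $q_aw^j$.** The polynomial $q_0q_a-\delta_{0a}q_a$ vanishes on $\mathbb F_p$ and has degree at most $2p-2$. So it equals $zr_a$ with $\deg r_a\le p-2$, in particular $r_a\in U$. Since $s$ is central,
$$\Theta\,q_aw^j=q_aw^{j+p}+q_0q_a\,(w^{j+2p}-w^{j+p}).$$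
Substituting $q_0q_a=zr_a$ for $a\ne0$ and $q_0^2=q_0+zr_0$ gives
$$\Theta\,q_aw^j=q_aw^{j+p}+zr_a(w^{j+2p}-w^{j+p})\quad(a\neq0), \tag{6}$$
$$\Theta\,q_0w^j=q_0w^{j+2p}+zr_0(w^{j+2p}-w^{j+p}). \tag{7}$$
For $p=2$, $q_0q_1=z$ and $q_0^2-q_0=(u+1)u=z$, so $r_0=r_1=1$.

**Step 9: $zUw^j\subseteq X$ for all $j\ge0$.** The point is that after multiplying (6) and (7) by $z$ the error carries a factor $z^2$, and $z^2$-terms are available in twice the degree. For $j\le2p$ the claim holds by definition of $X$. Suppose it holds for all $j\le m$, where $m\ge2p$. Since $1\in U$, for $f\in U$ and $\alpha,\beta\le m$ we have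
$$z^2fw^{\alpha+\beta}=(zfw^\alpha)(zw^\beta)\in X,$$
so $z^2Uw^l\subseteq X$ for all $l\le2m$. Multiply (6) by $z$ with $j=m+1-p$, and (7) by $z$ with $j=m+1-2p\geq 0$:
$$zq_aw^{m+1}=\Theta\cdot zq_aw^{m+1-p}-z^2r_a(w^{m+1+p}-w^{m+1})\quad(a\ne0),$$
$$zq_0w^{m+1}=\Theta\cdot zq_0w^{m+1-2p}-z^2r_0(w^{m+1}-w^{m+1-p}).$$
In both lines the first term on the right lies in $X$ by the induction hypothesis. The exponents in the error terms are at most $m+1+p$, and $m+1+p\le2m$ because $m\ge2p\ge p+1$. So the error terms lie in $X$ too. As the $q_a$ span $U$, $zUw^{m+1}\subseteq X$.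

**Step 10: $X=R$, so $R$ is affine.** We have $z\in X$. So by (2) and Step 9, $zB=\sum_{i,j}k[z]\,zu^iw^j\subseteq X$. Since $c\in X$, $zB'=\sum_nc^n\,zB\subseteq X$. Finally $R/zB'=k[\theta]$ gives $R=k[\Theta]+zB'\subseteq X$.

## 6. The fixed ring $k+zE$ and the proof of Theorem A

**Step 11: the group.** We have seen that $g$ preserves $R$; also $v^{\pm1}\in R$, because $\bar v=1$ and so $\bar v^{-1}=1$. Thus $g$ restricts to a $k$-automorphism of $R$ with $g^p=1$. It is not the identity on $R$, by (3), since $zu\in zB'\subseteq R$. As $p$ is prime, $G=\langle g\rangle$ has order $p$ and acts faithfully on $R$. It acts trivially on $R/zB'=S$.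

**Step 12: $S\cap k[w]=k$.** This is the toy computation of Section 4. Suppose $f(\theta)=h(w)=\sum_ae_ah(w)$. By (5), and since $s=w^p$, the $e_0$-component of $f(\theta)$ is $e_0f(w^{2p})$ and its $e_1$-component is $e_1f(w^p)$. Comparing with $h$ by means of the basis (4),
$$f(w^{2p})=h(w)=f(w^p)\quad\text{in }k[w].$$
If $f$ had degree $n\geq 1$, the two ends would have degrees $2pn$ and $pn$. So $f$ is constant.

**Step 13: $R^G=k+zE$.** By Section 4, $R^G=\{b\in E:\bar b\in S\}$. For such $b$, $\bar b\in S\cap k[w]=k$, so $b\in k+(E\cap zB')$. Conversely $k+(E\cap zB')\subseteq R^G$. It remains to see that $E\cap zB'=zE$. If $zb'\in E$, then $z(wb'-b'w)=0$, so $b'$ commutes with $w$, that is, $b'\in E$. The other inclusion is clear. Hence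
$$R^G=k+zE .$$

**Conclusion.** $R$ is a left and right Noetherian affine PI domain (Sections 4 and 5), $G$ has order $p$ and acts faithfully, and $R^G=k+zE$ is neither affine nor Noetherian by Lemma 3. This proves Theorem A. $\blacksquare$

By Proposition 1, this $R$ cannot be a finite module over its center, although the larger ring $B'$ is.

## 7. From a subgroup of order $p$ to $G$: tensor induction

We now finish Theorem B. Suppose (1) fails. Then $\operatorname{char}k=p>0$ and $p$ divides $|G|$. By Cauchy's theorem choose $H\le G$ of order $p$. Let $R,B',S,C,z,s,c,E$ be as above, with $H$ acting on $R$ as the group of order $p$ in Theorem A. Let $n=[G:H]$, let $t_1=1,t_2,\dots,t_n$ represent the cosets $G/H$, and put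
$$\mathcal R=R^{\otimes n}\quad(\text{tensor products over }k).$$
For $r\in R$ write $r^{(i)}\in\mathcal R$ for $r$ in the $i$-th factor and $1$ elsewhere. For instance, if $n=2$, then $r^{(1)}=r\otimes1$ and $r^{(2)}=1\otimes r$.

**Step 14: $\mathcal R$ is an affine PI domain.** It is generated by the copies $r^{(i)}$ of finitely many generators $r$ of $R$. Tensoring over a field is exact, so $\mathcal R\subseteq B'^{\otimes n}$. The ring $B^{\otimes n}$ is the iterated skew polynomial ring $k[u_1,\dots,u_n][w_1;\tau_1]\cdots[w_n;\tau_n]$, where $\tau_i$ sends $u_i$ to $u_i+1$ and fixes the other variables $u_j$ and the $w_j$ already adjoined. So it is a domain. And $B'^{\otimes n}$ is its localization at the nonzero central elements $d^{(1)},\dots,d^{(n)}$, hence a domain. It is a finite module over the central subring $k[z,s,c]^{\otimes n}$, hence PI. These two properties pass to the subring $\mathcal R$.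

**Step 15: $\mathcal R$ is Noetherian.** By induction on the number of factors it suffices to show: if a $k$-algebra $A$ is left (resp. right) Noetherian, so is $R\otimes A$. We apply Lemma 4 to $R\otimes A\subseteq B'\otimes A$ and the central element $z\otimes1$. Here $(z\otimes1)(B'\otimes A)=zB'\otimes A\subseteq R\otimes A$. There are three things to check.

- $B'\otimes A$ is Noetherian on the relevant side. The ring $k[z,s,c]\otimes A$ is a homomorphic image of a polynomial ring over $A$ in three central variables, hence Noetherian on that side by Hilbert's basis theorem. And $B'\otimes A$ is a finite module over it on that side, generated by the $u^iw^j\otimes1$ with $0\le i,j<p$.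
- The quotient $(R\otimes A)/(zB'\otimes A)=S\otimes A\cong A[\theta]$, with $\theta$ a central variable, is Noetherian on that side, again by Hilbert's basis theorem.
- The quotient $(B'\otimes A)/(zB'\otimes A)=C\otimes A$ is finitely generated over $S\otimes A$ on that side, because $C$ is finitely generated over $S$ on that side by Step 6.

**Step 16: the action of $G$.** We let $G$ permute the factors and correct by elements of $H$. For $x\in G$ write
$$xt_i=t_{x(i)}h_{x,i},\qquad h_{x,i}\in H .$$
Then $xyt_i=xt_{y(i)}h_{y,i}=t_{x(y(i))}h_{x,y(i)}h_{y,i}$, so $(xy)(i)=x(y(i))$ and $h_{xy,i}=h_{x,y(i)}h_{y,i}$. Define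
$$x\cdot r^{(i)}=(h_{x,i}\,r)^{(x(i))}. \tag{8}$$
Since $i\mapsto x(i)$ is a permutation and different factors commute, (8) extends to a $k$-algebra automorphism $x\cdot(r_1\otimes\cdots\otimes r_n)=\prod_i(h_{x,i}r_i)^{(x(i))}$ of $\mathcal R$. It is an action, as $x\cdot(y\cdot r^{(i)})=(h_{x,y(i)}h_{y,i}\,r)^{(x(y(i)))}=(xy)\cdot r^{(i)}$.

The action is faithful. Suppose $x$ acts trivially, so $(h_{x,i}r)^{(x(i))}=r^{(i)}$ for all $r$ and $i$. Take $r\in R$ with $r\notin k$. Two distinct tensor factors meet only in $k$, so $x(i)=i$. Then $h_{x,i}r=r$ for all $r\in R$, and $h_{x,i}=1$ because $H$ acts faithfully on $R$. So $xt_i=t_i$, and $x=1$.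

**Step 17: the fixed ring maps onto $k+zE$.** We find a homomorphic image of $\mathcal R^G$ that we already know to be bad. Let
$$\varepsilon:R\to R/zB'=k[\theta]\to k,\qquad\theta\mapsto0 .$$
Since $H$ acts trivially on $R/zB'$, we have $\varepsilon(h r)=\varepsilon(r)$ for $h\in H$. Let
$$\pi=\mathrm{id}\otimes\varepsilon\otimes\cdots\otimes\varepsilon:\ \mathcal R\to R,$$
a $k$-algebra homomorphism. For $x\in H$ we have $xt_1=x=t_1x$, so $x(1)=1$ and $h_{x,1}=x$, and $x$ permutes the indices $2,\dots,n$ among themselves. Hence
$$\pi\bigl(x\cdot(r_1\otimes\cdots\otimes r_n)\bigr)=x(r_1)\prod_{i\ge2}\varepsilon(h_{x,i}r_i)=x(r_1)\prod_{i\ge2}\varepsilon(r_i)=x\bigl(\pi(r_1\otimes\cdots\otimes r_n)\bigr).$$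
So $\pi$ commutes with $H$, and $\pi(\mathcal R^G)\subseteq\pi(\mathcal R^H)\subseteq R^H=k+zE$.

Conversely, let $r\in zE$. It is fixed by $H$, so $x\cdot\sum_ir^{(i)}=\sum_ir^{(x(i))}=\sum_ir^{(i)}$ for every $x\in G$. Thus $\sum_ir^{(i)}\in\mathcal R^G$. Since $r\in zB'$, $\varepsilon(r)=0$, so $\pi$ sends this element to $r$. Together with $\pi(1)=1$,
$$\pi(\mathcal R^G)=k+zE .$$

**Conclusion.** A homomorphic image of an affine (resp. left or right Noetherian) algebra has the same property. By Lemma 3 the commutative ring $k+zE$ has none of them, so $\mathcal R^G$ is not affine and is neither left nor right Noetherian. So if (1) fails, then (2) and (3) both fail, on a PI domain with faithful $G$-action. With Proposition 2 this proves Theorem B. $\blacksquare$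

## 8. Gelfand–Kirillov dimension two is the smallest possible

For an affine $k$-algebra generated by a finite-dimensional subspace $V\ni1$, the **Gelfand–Kirillov dimension** is $\limsup_n\log(\dim V^n)/\log n$. It does not depend on $V$. For $k[x,y]$ with $V=\operatorname{span}(1,x,y)$ one has $\dim V^n=\binom{n+2}{2}$, so the dimension is $2$. For a commutative affine domain it is the transcendence degree. It does not increase on passing to an affine subalgebra, and an affine algebra that is a finite module over a central affine subalgebra has the same dimension as that subalgebra.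

**The ring $R$ of Theorem A has $\operatorname{GKdim}R=2$.** For the upper bound, $R\subseteq B'$, and $B'$ is finite over the commutative affine domain $k[z,s,c]$ of transcendence degree $2$. For the lower bound, $R\supseteq k[z,zw]$, which is a polynomial ring in two variables since the elements $z^i(zw)^j=z^{i+j}w^j$ are distinct monomials of $k[z,w]$.

**No affine domain with $\operatorname{GKdim}R<2$ can be a counterexample.** By Bergman's gap theorem there is no dimension strictly between $1$ and $2$, so $\operatorname{GKdim}R\le1$. Then either $R$ is finite-dimensional over $k$, or it is a finite module over its center (Small–Stafford–Warfield, *Affine algebras of Gelfand–Kirillov dimension one are PI*, Math. Proc. Camb. Phil. Soc. 97 (1985)). In the first case $R^G$ is finite-dimensional, hence affine and Noetherian. In the second case Proposition 1 says that $R^G$ is affine and Noetherian.
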